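\title{Sums are not products in $\beta\mathbb{N}\setminus\mathbb{N}$}

\begin{abstract}
We prove that the equation $p+q=r\cdot s$ has no solution in nonprincipal ultrafilters on the positive integers, which answers a question of van Douwen in the negative; the same holds on the integers. A separation argument reduces the problem to the cases in which $q$ or $s$ is principal. The main tool is a statement about a countable group $G$ acting on a countable set $X$: if a nonprincipal ultrafilter $r$ on $X$ contains the fixed-point set of no element $g\neq 1$, then there is a map $c\colon X\to G$ such that, for every $g\in G$, the identity $c(gx)=g\,c(x)$ holds on a set in $r$.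
\end{abstract}

\section{Introduction}\label{sec:intro}

Let $S$ be $\mathbb{N}=\{1,2,3,\dots\}$ or $\mathbb{Z}$. An \emph{ultrafilter} on $S$ is a family $u$ of nonempty subsets of $S$ that is closed under supersets and finite intersections and contains $A$ or $S\setminus A$ for every $A\subseteq S$. A property holds \emph{for $u$-most $x$} if the set of $x$ that have it belongs to $u$. Each $n\in S$ is identified with the \emph{principal} ultrafilter $\{A: n\in A\}$; the other ultrafilters are \emph{nonprincipal}, and they are the ones that contain no finite set. The set $\beta S$ of all ultrafilters on $S$ is the Stone--\v{C}ech compactification of the discrete space $S$, and we write $S^*=\beta S\setminus S$.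

Addition and multiplication extend from $S$ to $\beta S$. For $A\subseteq S$ and $y\in S$ put $A-y=\{x\in S: x+y\in A\}$ and $A/y=\{x\in S: xy\in A\}$, and define
\begin{equation}\label{eq:ops}
\begin{aligned}
A\in p+q &\iff \{y\in S: A-y\in p\}\in q,\\
A\in p\cdot q &\iff \{y\in S: A/y\in p\}\in q .
\end{aligned}
\end{equation}
In words, with $*$ standing for either operation: $A\in p*q$ if and only if for $q$-most $y$, for $p$-most $x$, we have $x*y\in A$. The order of the quantifiers matters: $y$ is chosen first, and if $p$ is nonprincipal then $x$ may be taken as large as we like in terms of $y$. With this convention $(\beta S,+)$ and $(\beta S,\cdot)$ are compact left topological semigroups, that is, $q\mapsto p*q$ is continuous for each $p$.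

Van Douwen asked whether the two operations can produce the same ultrafilter from nonprincipal ingredients:
\begin{quote}
Are there $p,q,r,s\in\mathbb{N}^*$ with $p+q=r\cdot s$? Equivalently, is $(\mathbb{N}^*+\mathbb{N}^*)\cap(\mathbb{N}^*\cdot\mathbb{N}^*)$ nonempty?
\end{quote}
The following is known, where $\mathbb{N}n$ denotes the set of positive multiples of $n$.
\begin{itemize}
\item[(i)] No $p\in\beta\mathbb{N}$ satisfies $p+p=p=p\cdot p$.
\item[(ii)] The equation $p+q=p\cdot q$ has no solution with $p,q\in\mathbb{N}^*$.
\item[(iii)] If $r\in\mathbb{N}^*$ and $\mathbb{N}n\in r$ for infinitely many $n$, then there are no $p,q,s\in\mathbb{N}^*$ with $p+q=r\cdot s$.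
\end{itemize}

To see what the question asks in terms of integers, let $p,q\in\mathbb{N}^*$ and $A\in p+q$. Choose $y_1<y_2<\cdots$ with $A-y_j\in p$, and then $x_1<x_2<\cdots$ with $x_i\in\bigcap_{j\le i}(A-y_j)$. Thus $A$ contains all sums $x_i+y_j$ with $j\le i$. In the same way a member of $r\cdot s$ contains all products $z_it_j$, $j\le i$, of two increasing sequences. Every member of an ultrafilter $p+q=r\cdot s$ would contain patterns of both kinds.

Two first observations point in opposite directions. Congruences are no obstruction: there are nonprincipal ultrafilters containing $2+\mathbb{N}n$ for every $n$, since these sets have infinite finite intersections, and if $p,q,r,s$ are of this kind, then $p+q$ and $r\cdot s$ both concentrate on the class of $4$ modulo every $n$. Sizes suggest the answer no: the sums $x+y_1$ and $x+y_2$ stay at a bounded distance as $x$ grows, while the products $zt_1$ and $zt_2$ are at distance at least $z$. This is not a proof, because neighboring sums may be products with different large factors, $x+y_1=z_1t_1$ and $x+y_2=z_2t_2$. Then $z_1=(t_2z_2+y_1-y_2)/t_1$, so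 what has to be understood is the behavior of $r$ under the affine maps of $\mathbb{Q}$, all of them at once.

\begin{theorem}\label{thm:main}
There are no $p,q,r,s\in\mathbb{N}^*$ with $p+q=r\cdot s$.
\end{theorem}

Statements (ii) and (iii) are special cases, and (i) follows because $p+p=p$ fails for $p\in\mathbb{N}$. The proof is self-contained and uses none of (i)--(iii). It gives a more precise result, stated in $\beta\mathbb{Z}$, where $\beta\mathbb{N}$ is identified with $\{u\in\beta\mathbb{Z}:\mathbb{N}\in u\}$.

\begin{theorem}\label{thm:strong}
Let $p,r\in\mathbb{N}^*$ and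
\[
B=\{t\in\mathbb{N}: r\cdot t\in p+\beta\mathbb{Z}\},\qquad C=\{n\in\mathbb{Z}: p+n\in r\cdot\beta\mathbb{N}\}.
\]
Then $|B|\le 1$ and $|C|\le 2$. Moreover, there is $A\subseteq\mathbb{Z}$ with $A\in p+n$ for all $n\in\mathbb{Z}\setminus C$ and $A\notin r\cdot t$ for all $t\in\mathbb{N}\setminus B$. Consequently, if $p+q=r\cdot s$ with $q\in\beta\mathbb{Z}$ and $s\in\beta\mathbb{N}$, then $q\in C$ (so $q$ is principal) or $s\in B$ (so $s$ is principal).
\end{theorem}

\begin{corollary}\label{cor:Z}
We have $(\mathbb{Z}^*+\mathbb{Z}^*)\cap(\mathbb{Z}^*\cdot\mathbb{Z}^*)=\emptyset$. Hence no sum of two or more elements of $\mathbb{Z}^*$ equals a product of two or more elements of $\mathbb{Z}^*$. In Theorem~\ref{thm:main}, the nonprincipality of none of $p,q,r,s$ can be dropped.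
\end{corollary}

The main tool is the following theorem, which we apply to the affine group of $\mathbb{Q}$.

\begin{theorem}\label{thm:equiv}
Let $G$ be a countable group acting on a countable set $X$. Let $r$ be a nonprincipal ultrafilter on $X$ with $\{x: gx=x\}\notin r$ for every $g\neq 1$. Then there is $c\colon X\to G$ such that $\{x\in X: c(gx)=g\,c(x)\}\in r$ for every $g\in G$.
\end{theorem}

Section~\ref{sec:sep} constructs the set $A$ and thereby reduces Theorem~\ref{thm:strong} to the finiteness of $B$ and $C$, that is, to equations in which $s$ or $q$ is an integer. The bound on $B$ comes from leading digits (Section~\ref{sec:B}). The bound on $C$ is the heart of the matter: it needs a coloring of the integers adapted to $r$ (Section~\ref{sec:C}), which is supplied by Theorem~\ref{thm:equiv} (Section~\ref{sec:equiv}). Section~\ref{sec:end} assembles the proofs.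

\section{Arithmetic in $\beta\mathbb{Z}$}\label{sec:prelim}

From now on we work in $\beta\mathbb{Z}$. We collect the standard facts that we use; $*$ is $+$ or $\cdot$.

\emph{Quantifiers.} ``For $u$-most $x$'' commutes with negation and with finite conjunctions and disjunctions. In particular, if a set in $u$ is partitioned into finitely many classes, exactly one class is in $u$, so a function with finitely many values takes one of them for $u$-most $x$. An ultrafilter that contains a finite set $F$ is principal at a point of $F$.

\emph{Topology.} The sets $\overline{A}=\{u: A\in u\}$, $A\subseteq\mathbb{Z}$, are clopen and form a base of a compact Hausdorff topology on $\beta\mathbb{Z}$. Hence, if $K\subseteq\beta\mathbb{Z}$ is closed and $u\notin K$, there is a set $U\in u$ that belongs to no element of $K$. By \eqref{eq:ops} the preimage of $\overline{A}$ under $q\mapsto p+q$ is $\overline{\{y: A-y\in p\}}$, and likewise for products, so these maps are continuous. Therefore $p+\beta\mathbb{Z}$ and $r\cdot\beta\mathbb{N}$ are compact, hence closed; here $\beta\mathbb{N}=\overline{\mathbb{N}}$.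

\emph{Associativity.} Both $A\in(p*q)*w$ and $A\in p*(q*w)$ unwind to: for $w$-most $z$, for $q$-most $y$, for $p$-most $x$, $x*y*z\in A$.

\emph{Integers.} For $n\in\mathbb{Z}$, each of $A\in p+n$ and $A\in n+p$ means $A-n\in p$, and each of $A\in p\cdot n$ and $A\in n\cdot p$ means $A/n\in p$.

\emph{Positive integers.} If $p,q\in\beta\mathbb{N}$, the variables $x,y$ in the verbal form of \eqref{eq:ops} may be restricted to $\mathbb{N}$, so $p*q$ is the same whether computed in $\beta\mathbb{N}$ or in $\beta\mathbb{Z}$. If $p\in\mathbb{N}^*$ and $u\in\beta\mathbb{Z}$, then $p+u\in\beta\mathbb{N}$, since for every $y$ we have $x+y\ge 1$ for all but finitely many $x\in\mathbb{N}$.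

\emph{Residues.} Fix a modulus $\ell$. For $u\in\beta\mathbb{Z}$ let $[u]\in\mathbb{Z}/\ell$ be the residue class that belongs to $u$. Then $[p*q]=[p]*[q]$: for $q$-most $y$ and $p$-most $x$ we have $y\in[q]$ and $x\in[p]$, so $x*y\in[p]*[q]$.

\section{Separating two countable families}\label{sec:sep}

By continuity, $p+q$ is a limit of the ultrafilters $p+n$, $n\in\mathbb{Z}$, and $r\cdot s$ is a limit of the ultrafilters $r\cdot t$, $t\in\mathbb{N}$. To show $p+q\ne r\cdot s$ it would be enough to find one set $A$ that lies in every $p+n$ and in no $r\cdot t$. If $n\in C$, this is out of reach: then $p+n=r\cdot s'$ for some $s'\in\beta\mathbb{N}$, so a set in $p+n$ lies in $r\cdot t$ for $s'$-most $t$. The elements of $B$ are exceptional in the same way. Because both families are countable, these are the only obstructions.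

\begin{proposition}\label{prop:sep}
Let $p,r\in\mathbb{N}^*$ and let $B,C$ be as in Theorem~\ref{thm:strong}. There is $A\subseteq\mathbb{Z}$ with $A\in p+n$ for all $n\in\mathbb{Z}\setminus C$ and $A\notin r\cdot t$ for all $t\in\mathbb{N}\setminus B$. If $p+q=r\cdot s$ with $q\in\beta\mathbb{Z}$ and $s\in\beta\mathbb{N}$, then the set $C$ belongs to $q$ or the set $B$ belongs to $s$.
\end{proposition}

\begin{proof}
List $\mathbb{Z}\setminus C=\{n_1,n_2,\dots\}$ and $\mathbb{N}\setminus B=\{t_1,t_2,\dots\}$; the lists may be finite. Since $p+n_i$ is not in the closed set $r\cdot\beta\mathbb{N}$, there is $U_i\in p+n_i$ that belongs to no element of $r\cdot\beta\mathbb{N}$. Since $r\cdot t_j$ is not in the closed set $p+\beta\mathbb{Z}$, there is $V_j\in r\cdot t_j$ that belongs to no element of $p+\beta\mathbb{Z}$. The union of the infinitely many $U_i$ might still belong to some $r\cdot t_j$, so we shrink the sets, removing finitely many sets from each: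
\[
U_i'=U_i\setminus\bigcup_{j\le i}V_j,\qquad V_j'=V_j\setminus\bigcup_{i\le j}U_i .
\]
As $V_j\notin p+n_i$ and $U_i\notin r\cdot t_j$ for all $i,j$, we have $U_i'\in p+n_i$ and $V_j'\in r\cdot t_j$. Moreover $U_i'\cap V_j'=\emptyset$ for all $i,j$: if $j\le i$ then $U_i'$ misses $V_j$, and if $i\le j$ then $V_j'$ misses $U_i$. Let $A=\bigcup_iU_i'$. Then $A\supseteq U_i'$ gives $A\in p+n_i$, and $A\cap V_j'=\emptyset$ gives $A\notin r\cdot t_j$.

Now suppose that $C$ does not belong to $q$ and $B$ does not belong to $s$. Then $\{y: A-y\in p\}\supseteq\mathbb{Z}\setminus C$ is in $q$, so $A\in p+q$; and $\{t\in\mathbb{N}: A/t\in r\}\subseteq B$ is not in $s$, so $A\notin r\cdot s$. Hence $p+q\ne r\cdot s$.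
\end{proof}

It remains to show that $B$ and $C$ are finite. This is where nonprincipality enters. If $p$ were an integer, then $u=p+((-p)+u)$ for all $u$, so $p+\beta\mathbb{Z}=\beta\mathbb{Z}$ and $B=\mathbb{N}$. If $r$ were $1$, then $r\cdot\beta\mathbb{N}=\beta\mathbb{N}$ and $C=\mathbb{Z}$. Neither set need be empty: for $p=r$ we have $p+0=r\cdot 1$, so $1\in B$ and $0\in C$.

\section{Leading digits and the set $B$}\label{sec:B}

If $t_1,t_2\in B$, then $r\cdot t_1=p+u_1$ and $r\cdot t_2=p+u_2$ with unknown $u_1,u_2\in\beta\mathbb{Z}$. We need an invariant that does not see $u_i$ but does see $t_i$. Adding a much smaller number hardly changes the logarithm of an integer, while multiplying by $t$ shifts it by $\log t$. The logarithm is unbounded, so to take limits we reduce it modulo $1$. For $b\in\{2,3\}$ let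
\[
\theta_b\colon\mathbb{N}\to\mathbb{R}/\mathbb{Z},\qquad \theta_b(x)=\log_bx \bmod 1,
\]
which records the leading digits of $x$ in base $b$. Let $d$ be the usual metric on $\mathbb{R}/\mathbb{Z}$. By compactness, for each $u\in\beta\mathbb{N}$ there is a unique point $\theta_b(u)$ such that for every $\varepsilon>0$ we have $d(\theta_b(x),\theta_b(u))<\varepsilon$ for $u$-most $x$.

\begin{lemma}\label{lem:theta}
Let $b\in\{2,3\}$.
\begin{itemize}
\item[(a)] $\theta_b(r\cdot s)=\theta_b(r)+\theta_b(s)$ for all $r,s\in\beta\mathbb{N}$.
\item[(b)] $\theta_b(p+u)=\theta_b(p)$ for all $p\in\mathbb{N}^*$ and $u\in\beta\mathbb{Z}$.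
\end{itemize}
\end{lemma}

\begin{proof}
Let $\varepsilon>0$. (a) For $s$-most $t$ and $r$-most $z$, the point $\theta_b(zt)=\theta_b(z)+\theta_b(t)$ is within $2\varepsilon$ of $\theta_b(r)+\theta_b(s)$.

(b) Fix $y\in\mathbb{Z}$. Since $\log_b(x+y)-\log_bx\to 0$ as $x\to\infty$ and $p$ contains every cofinite subset of $\mathbb{N}$, for $p$-most $x$ we have $x+y\ge1$, $d(\theta_b(x+y),\theta_b(x))<\varepsilon$ and $d(\theta_b(x),\theta_b(p))<\varepsilon$. This holds for every $y$, so the set of $x\in\mathbb{N}$ with $d(\theta_b(x),\theta_b(p))<2\varepsilon$ belongs to $p+u$.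
\end{proof}

\begin{proposition}\label{prop:B}
In the setting of Theorem~\ref{thm:strong}, $|B|\le 1$.
\end{proposition}

\begin{proof}
If $t\in B$, say $r\cdot t=p+u$, then $\theta_b(t)=\theta_b(p)-\theta_b(r)$ by Lemma~\ref{lem:theta}. So for $t_1,t_2\in B$ the number $\log_b(t_1/t_2)$ is an integer, for $b=2$ and for $b=3$. Thus $t_1/t_2=2^i=3^j$ with integers $i,j$, which forces $i=j=0$.
\end{proof}

\section{A coloring adapted to $r$ and the set $C$}\label{sec:C}

Let $n_1\ne n_2$ be in $C$, say $p+n_i=r\cdot s_i$ with $s_i\in\beta\mathbb{N}$, and let $k=n_1-n_2$. By associativity $p+n_1=(p+n_2)+k$, that is,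
\begin{equation}\label{eq:shift}
r\cdot s_1=r\cdot s_2+k .
\end{equation}
Leading digits give only $\theta_b(s_1)=\theta_b(s_2)$, which is no contradiction now that the $s_i$ may be nonprincipal. Residues modulo a prime $\ell\nmid k$ give $[r][s_1]=[r][s_2]+k$, hence $[s_1]\ne[s_2]$. To exploit this we want an invariant that, like a residue, reads $[s]$ off $r\cdot s$ and, like $\theta_b$, ignores the shift by $k$: a coloring $c$ of the integers such that $c(tz+k)$ is determined by $c(z)$ and the residue of $t$.

To fit such a rule into a group action we replace the residue of $t$, which may be $0$, by a homomorphism into a group. For a prime $\ell$, write each positive rational as $\ell^eu/v$ with $e\in\mathbb{Z}$ and $u,v\in\mathbb{N}$ not divisible by $\ell$, and put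
\[
\chi_\ell\colon\mathbb{Q}_{>0}\to(\mathbb{Z}/\ell)^\times,\qquad \chi_\ell(\ell^eu/v)=uv^{-1}\bmod\ell .
\]
This is a well-defined homomorphism, and $\chi_\ell(t)=t\bmod\ell$ whenever $t\in\mathbb{N}$ and $\ell\nmid t$.

\begin{lemma}\label{lem:color}
Let $r\in\mathbb{N}^*$ and let $\ell$ be a prime. There is $c\colon\mathbb{Z}\to(\mathbb{Z}/\ell)^\times$ such that for all $t\in\mathbb{N}$ and $k\in\mathbb{Z}$,
\begin{equation}\label{eq:rule}
c(tz+k)=\chi_\ell(t)\,c(z)\qquad\text{for $r$-most $z$.}
\end{equation}
\end{lemma}

Unlike $\theta_b$, the coloring has to depend on $r$ when $\ell\ge3$. If one $c$ worked for all $r\in\mathbb{N}^*$, each instance of \eqref{eq:rule} would hold for all but finitely many $z\in\mathbb{N}$; then $c(z+1)=c(z)$ would make $c$ eventually constant, contradicting $c(2z)=2c(z)$. The following case can be done by hand and shows how $r$ enters.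

\begin{example}\label{ex:two}
Let $\ell=3$, so that $(\mathbb{Z}/3)^\times=\{\pm1\}$, and consider only the multipliers $t=2^j$, $j\ge0$, for which $\chi_3(t)=(-1)^j$. For $\lambda\in\{1,3\}$ define $c_\lambda(z)=(-1)^{\lfloor\log_2(z/\lambda)\rfloor}$ on $\mathbb{N}$. Then $c_\lambda(2z)=-c_\lambda(z)$ for all $z$, and $c_\lambda$ is constant on each interval $[\lambda2^m,\lambda2^{m+1})$, $m\in\mathbb{Z}$. Let $D_\lambda(k)$ be the set of $z\in\mathbb{N}$ within distance $|k|$ of some breakpoint $\lambda2^m$. If $z>|k|$ and $z\notin D_\lambda(k)$, then no breakpoint is within $|k|$ of $2^jz$ (otherwise divide by $2^j$), so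
\[
c_\lambda(2^jz+k)=c_\lambda(2^jz)=(-1)^jc_\lambda(z).
\]
The coloring $c_1$ fails if $r$ contains the set of powers of $2$, since $c_1(2^m-1)\ne c_1(2^m)$ for $m\ge1$. But $|2^m-3\cdot2^n|\ge2^n$ for all integers $m,n$ (consider $m\le n+1$ and $m\ge n+2$), so $D_1(k)\cap D_3(k')$ is finite for all $k,k'$, and $r$ cannot contain both sets. Hence for one value of $\lambda$ no set $D_\lambda(k)$ is in $r$, and $c=c_\lambda$ satisfies \eqref{eq:rule} for all $t=2^j$ and all $k$.

This already excludes \eqref{eq:shift} when $\{4^i:i\ge0\}\in s_1$ and $\{2\cdot4^i:i\ge0\}\in s_2$. Let $\kappa$ be the color of $r$-most $z$. For $s_1$-most $t$ and $r$-most $z$ we have $c(tz)=\kappa$; for $s_2$-most $t$ and $r$-most $z$ we have $c(tz+k)=-\kappa$. So the color class of $\kappa$ belongs to $r\cdot s_1$ and not to $r\cdot s_2+k$.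
\end{example}

In the example the rule must be broken somewhere, and we place the breaks where $r$ does not look. The colorings $c_\lambda$ depend only on size, whereas $\chi_3(t)$ is not governed by the size of $t$: the numbers $3m+1$ and $3m+2$ have ratio tending to $1$ and opposite characters. For general multipliers we replace the formula by Theorem~\ref{thm:equiv}.

\begin{proof}[Proof of Lemma~\ref{lem:color}, assuming Theorem~\ref{thm:equiv}]
Let $G$ be the countable group of maps $x\mapsto ax+b$ with $a\in\mathbb{Q}_{>0}$, $b\in\mathbb{Q}$, acting on $X=\mathbb{Q}$; we pass to $\mathbb{Q}$ because the maps $z\mapsto tz+k$ are not invertible on $\mathbb{Z}$. Regard $r$ as a nonprincipal ultrafilter on $\mathbb{Q}$ containing $\mathbb{N}$. An element $g\ne1$ of $G$ fixes at most one point, so its fixed-point set is not in $r$. Theorem~\ref{thm:equiv} gives $\tilde{c}\colon\mathbb{Q}\to G$ such that for each $g$ we have $\tilde{c}(gz)=g\,\tilde{c}(z)$ for $r$-most $z$. Slopes multiply under composition, so $\chi\colon G\to(\mathbb{Z}/\ell)^\times$, $(x\mapsto ax+b)\mapsto\chi_\ell(a)$, is a homomorphism.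 Let $c$ be the restriction of $\chi\circ\tilde{c}$ to $\mathbb{Z}$ and take for $g$ the map $x\mapsto tx+k$.
\end{proof}

\begin{proposition}\label{prop:C}
In the setting of Theorem~\ref{thm:strong}, $|C|\le2$.
\end{proposition}

\begin{proof}
Suppose that $n_1,n_2,n_3\in C$ are distinct, and let $p+n_i=r\cdot s_i$ with $s_i\in\beta\mathbb{N}$. Fix a prime $\ell>\max|n_i-n_j|$ and take residues modulo $\ell$:
\[
[p]+n_i=[r][s_i]\qquad(i=1,2,3).
\]
The left sides are pairwise distinct, so $[s_1],[s_2],[s_3]$ are pairwise distinct and at most one of them is $0$. After relabeling, $\sigma_1=[s_1]$ and $\sigma_2=[s_2]$ are distinct and nonzero. With $k=n_1-n_2$, equation \eqref{eq:shift} holds.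

Let $c$ be as in Lemma~\ref{lem:color}, let $\kappa$ be the value with $c(z)=\kappa$ for $r$-most $z$, and let $E_i=\{x\in\mathbb{Z}: c(x)=\sigma_i\kappa\}$ for $i=1,2$. These sets are disjoint, because $\kappa$ is invertible and $\sigma_1\ne\sigma_2$. For $s_i$-most $t$ we have $t\in\mathbb{N}$ and $t\bmod\ell=\sigma_i\neq0$, hence $\chi_\ell(t)=\sigma_i$. By \eqref{eq:rule} with shift $0$, for $s_1$-most $t$ and $r$-most $z$ we have $c(tz)=\sigma_1\kappa$; this says $E_1\in r\cdot s_1$. By \eqref{eq:rule} with shift $k$, for $s_2$-most $t$ and $r$-most $z$ we have $c(tz+k)=\sigma_2\kappa$; this says $E_2-k\in r\cdot s_2$, that is, $E_2\in r\cdot s_2+k$. By \eqref{eq:shift} the disjoint sets $E_1$ and $E_2$ belong to the same ultrafilter, a contradiction.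
\end{proof}

The third element of $C$ serves only to discard an index with $[s_i]=0$, for which the residue of $t$ does not determine $\chi_\ell(t)$.

\section{Almost equivariant maps}\label{sec:equiv}

In this section we prove Theorem~\ref{thm:equiv}. If the action is free, there is nothing to do: fix a base point $x_\bullet$ in each orbit and let $c(x)$ be the unique group element with $x=c(x)x_\bullet$. If $gx=x$ with $g\neq1$, then $c(gx)=g\,c(x)$ fails at $x$ for every $c$; so the hypothesis on fixed points is necessary, and for the affine group, where every point has a nontrivial stabilizer, some rules have to be given up at every point. They may be violated indirectly. With $f(z)=2z$ and $\tau(z)=z+1$ one can go from $m$ to $2m$ by $f$ or by $m$ applications of $\tau$, so the rules for $f$ and $\tau$ along this loop would force $f=\tau^m$.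

We therefore impose the rule $c(gw)=g\,c(w)$ only for certain pairs $(g,w)$: for each $g$ on a set in $r$, yet so sparingly that no loop of imposed rules is contradictory. The hypothesis gives, for each single $h\ne1$, a set in $r$ that $h$ moves off itself. An ultrafilter allows only finite intersections, so we stratify $X$ into levels, a point of higher level being generic with respect to more elements of $G$.

\subsection*{Norm and levels}
Let $(g_i)_{i\ge1}$ enumerate $G$, with repetitions allowed. Let $\|g\|$ be the minimum of $i_1+\dots+i_m$ over all expressions $g=g_{i_1}^{\pm1}\cdots g_{i_m}^{\pm1}$, $m\ge0$. Then $\|g\|=0$ if and only if $g=1$; $\|g^{-1}\|=\|g\|$; $\|gh\|\le\|g\|+\|h\|$; and each set $\{g:\|g\|\le n\}$ is finite, since only finitely many expressions have $i_1+\dots+i_m\le n$.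

\begin{lemma}\label{lem:three}
For each $h\ne1$ there is $A_h\in r$ with $hA_h\cap A_h=\emptyset$.
\end{lemma}

\begin{proof}
The set $Y$ of points not fixed by $h$ is in $r$, and it is a union of orbits of $\langle h\rangle$ with at least two points. On an infinite orbit choose a point $x$ and color $h^jx$ by the parity of $j$. On an orbit $x,hx,\dots,h^{m-1}x$ of finite size $m\ge2$ do the same for $0\le j\le m-1$, except that $h^{m-1}x$ gets a third color if $m$ is odd. Then $y$ and $hy$ have different colors for every $y\in Y$. One of the three color classes is in $r$; call it $A_h$.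
\end{proof}

Write $X=\{x_1,x_2,\dots\}$, let $R_n=2(n+3^n)$ (a value explained below), let $Z_0=X$, and for $n\ge1$ let
\[
Z_n=\bigcap\{A_h: h\ne1,\ \|h\|\le R_n\}\setminus\{x_1,\dots,x_n\}.
\]
Each $Z_n$ is in $r$, because the intersection is finite and $r$ is nonprincipal. The sets $Z_n$ decrease and have empty intersection, so the \emph{level} $\operatorname{lev}(x)=\max\{n: x\in Z_n\}$ is finite for each $x\in X$, and $x\in Z_n$ if and only if $\operatorname{lev}(x)\ge n$. Countability of $G$ has been used for the finiteness of the intersection; countability of $X$ and nonprincipality of $r$ are used only to make levels finite. The property of the sets $Z_n$ that we need is: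
\begin{equation}\label{eq:sparse}
\text{if $n\ge1$, $z,z'\in Z_n$, $z=hz'$ and $\|h\|\le R_n$, then $h=1$.}
\end{equation}
Indeed, otherwise $z,z'\in A_h$ and $z\in hA_h\cap A_h$.

\subsection*{Links}
The rules that we need are $c(gw)=g\,c(w)$ for $\operatorname{lev}(w)\ge\|g\|$. By \eqref{eq:sparse}, each of them with $g\ne1$ joins $w$ to a point of lower level. A loop of such rules can be arbitrarily long compared with the levels of its points, so \eqref{eq:sparse} cannot be applied to the product of all group elements along it. Instead we shorten the loop at its lowest point $v$, replacing the two steps at $v$ by one. The new step joins two points of higher level, but its norm may be the sum of the two old norms, so it need not be one of the rules we started from. We enlarge the family of rules so that it is closed under this operation. Allow norm up to $M(a,n)$ between levels $a<n$. We need $M(a,n)\ge n$, and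
\begin{equation}\label{eq:M}
M(a,b)+M(a,n)\le M(b,n)\qquad(0\le a<b<n),
\end{equation}
and, for the case of two neighbors of equal level, $2M(a,b)\le R_b$ for $a<b$. Trying $M(a,n)=n+\varphi(a)$ turns \eqref{eq:M} into $b+2\varphi(a)\le\varphi(b)$. We take
\[
M(a,n)=n+3^a .
\]
Then \eqref{eq:M} holds because $b\le3^{b-1}$ for $b\ge1$, so that $b+2\cdot3^a\le3^{b-1}+2\cdot3^{b-1}=3^b$; and $2M(a,b)\le2(b+3^b)=R_b$.

\begin{definition}
A \emph{link} is a triple $(u,g,w)\in X\times G\times X$ with $u=gw$, $\operatorname{lev}(u)<\operatorname{lev}(w)$ and $\|g\|\le M(\operatorname{lev}(u),\operatorname{lev}(w))$.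
\end{definition}

\begin{lemma}\label{lem:enough}
If $g\ne1$ and $\operatorname{lev}(w)\ge\|g\|$, then $(gw,g,w)$ is a link.
\end{lemma}

\begin{proof}
Let $n=\operatorname{lev}(w)$, so $1\le\|g\|\le n\le R_n$. If $gw$ were in $Z_n$, then \eqref{eq:sparse} would give $g=1$. So $\operatorname{lev}(gw)<n$, and $\|g\|\le n\le M(\operatorname{lev}(gw),n)$.
\end{proof}

\begin{lemma}\label{lem:valley}
Let $(v,g,z)$ and $(v,g',z')$ be links with $\operatorname{lev}(z)\le\operatorname{lev}(z')$. If $\operatorname{lev}(z)<\operatorname{lev}(z')$, then $(z,g^{-1}g',z')$ is a link. If $\operatorname{lev}(z)=\operatorname{lev}(z')$, then $g=g'$ and $z=z'$.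
\end{lemma}

\begin{proof}
Let $a=\operatorname{lev}(v)$, $b=\operatorname{lev}(z)$, $n=\operatorname{lev}(z')$, so $a<b\le n$, and let $h=g^{-1}g'$. From $gz=v=g'z'$ we get $z=hz'$, and $\|h\|\le M(a,b)+M(a,n)$. If $b<n$, then $\|h\|\le M(b,n)$ by \eqref{eq:M}, so $(z,h,z')$ is a link. If $b=n$, then $b\ge1$, $z,z'\in Z_b$ and $\|h\|\le2M(a,b)\le R_b$, so $h=1$ by \eqref{eq:sparse}.
\end{proof}

\subsection*{Walks and holonomy}
A \emph{walk} of length $m\ge0$ from $y_0$ to $y_m$ consists of points $y_0,\dots,y_m\in X$ and elements $\gamma_1,\dots,\gamma_m\in G$ such that for each $i$ either $(y_{i-1},\gamma_i,y_i)$ or $(y_i,\gamma_i^{-1},y_{i-1})$ is a link. In both cases $y_{i-1}=\gamma_iy_i$; the levels of $y_{i-1}$ and $y_i$ differ, and they tell which case occurs. The \emph{holonomy} of the walk is $\gamma_1\cdots\gamma_m$. Concatenating walks multiplies holonomies. The reversed walk $y_m,\dots,y_0$ with elements $\gamma_m^{-1},\dots,\gamma_1^{-1}$ has the inverse holonomy. A walk is \emph{closed} if $y_m=y_0$; its holonomy then fixes $y_0$, and the point is that it is in fact trivial.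

\begin{lemma}\label{lem:hol}
Every closed walk has holonomy $1$.
\end{lemma}

\begin{proof}
We use induction on the length $m$. For $m=0$ the holonomy is the empty product, and $m=1$ is impossible because consecutive points have different levels. Let $m\ge2$. Starting the closed walk at $y_1$ instead of $y_0$ replaces the holonomy by $\gamma_2\cdots\gamma_m\gamma_1$, a conjugate. So we may rotate the walk until $y_1$ has minimal level among its points. Then $y_0$ and $y_2$ have strictly higher level than $y_1$, so $(y_1,\gamma_1^{-1},y_0)$ and $(y_1,\gamma_2,y_2)$ are links. Apply Lemma~\ref{lem:valley} with $v=y_1$.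

If $\operatorname{lev}(y_0)=\operatorname{lev}(y_2)$, then $\gamma_1^{-1}=\gamma_2$ and $y_0=y_2$; delete the first two steps. If $\operatorname{lev}(y_0)<\operatorname{lev}(y_2)$, then $(y_0,\gamma_1\gamma_2,y_2)$ is a link, and if $\operatorname{lev}(y_0)>\operatorname{lev}(y_2)$, then $(y_2,\gamma_2^{-1}\gamma_1^{-1},y_0)=(y_2,(\gamma_1\gamma_2)^{-1},y_0)$ is a link; in these two cases replace the first two steps by the single step from $y_0$ to $y_2$ with element $\gamma_1\gamma_2$. In each case we obtain a shorter closed walk with the same holonomy.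
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:equiv}]
Being joined by a walk is an equivalence relation on $X$. Fix a base point $x_\bullet$ in each class, and for $x$ in that class let $c(x)$ be the holonomy of a walk from $x$ to $x_\bullet$. If two such walks have holonomies $\gamma$ and $\gamma'$, then the first followed by the reverse of the second is closed, so $\gamma\gamma'^{-1}=1$ by Lemma~\ref{lem:hol}; thus $c$ is well defined. If $(u,g,w)$ is a link, then prefixing it to a walk from $w$ to the base point shows $c(u)=g\,c(w)$. For $g\ne1$, Lemma~\ref{lem:enough} now gives $c(gw)=g\,c(w)$ for all $w\in Z_{\|g\|}$, and $Z_{\|g\|}\in r$. For $g=1$ the identity holds everywhere.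
\end{proof}

\section{Proofs of the main results}\label{sec:end}

\begin{proof}[Proof of Theorem~\ref{thm:strong}]
The bounds are Propositions~\ref{prop:B} and~\ref{prop:C}, and the set $A$ is given by Proposition~\ref{prop:sep}. If $p+q=r\cdot s$, then by Proposition~\ref{prop:sep} the finite set $C$ belongs to $q$, so that $q$ is principal at a point of $C$, or the finite set $B$ belongs to $s$, so that $s$ is principal at a point of $B$.
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:main}]
If $p,r\in\mathbb{N}^*$, $q,s\in\beta\mathbb{N}$ and $p+q=r\cdot s$, then $q$ or $s$ is principal by Theorem~\ref{thm:strong}.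
\end{proof}

\begin{proof}[Proof of Corollary~\ref{cor:Z}]
\emph{Two terms.} Suppose $p+q=r\cdot s$ with $p,q,r,s\in\mathbb{Z}^*$. Put $-u=\{-A: A\in u\}$; a property holds for $(-u)$-most $x$ if and only if it holds at $-x$ for $u$-most $x$. Thus each of $A\in(-r)\cdot s$, $A\in r\cdot(-s)$ and $A\in-(r\cdot s)$ says that for $s$-most $t$, for $r$-most $z$, $-zt\in A$; and each of $A\in(-p)+(-q)$ and $A\in-(p+q)$ says that for $q$-most $y$, for $p$-most $x$, $-x-y\in A$. So replacing $r$ or $s$ by its negative, and at the same time $p,q$ by $-p,-q$, preserves the equation. Every element of $\mathbb{Z}^*$ contains $\mathbb{N}$ or $-\mathbb{N}$, so we may assume $r,s\in\mathbb{N}^*$. Then $\mathbb{N}\in r\cdot s=p+q$. If $-\mathbb{N}\in p$, then for each $y$ the set $(\mathbb{N}-y)\cap(-\mathbb{N})$ is finite, so $\mathbb{N}-y\notin p$ for all $y$ and $\mathbb{N}\notin p+q$, a contradiction. Hence $p\in\mathbb{N}^*$. The sign of $q$ is not determined, which is why Theorem~\ref{thm:strong} allows $q\in\beta\mathbb{Z}$; it shows that $q$ or $s$ is principal, a contradiction.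

\emph{Longer sums and products.} The set $\mathbb{Z}^*$ is closed under both operations. Let $p,q\in\mathbb{Z}^*$ and $a\in\mathbb{Z}$. If $\{a\}\in p+q$, then $\{a-y\}\in p$ for some $y$, which is impossible. If $\{a\}\in p\cdot q$, then $\{a\}/y\in p$ for $q$-most $y$, hence for some $y\ne0$; but then $\{a\}/y$ has at most one element, which is again impossible. By associativity, a sum (product) of two or more elements of $\mathbb{Z}^*$ is therefore a sum (product) of two.

\emph{Nonprincipality.} The same argument shows that $\mathbb{N}^*$ is closed under both operations. For $p,q\in\mathbb{N}^*$ we have $p+q=(p+q)\cdot1=1\cdot(p+q)$ with $p+q\in\mathbb{N}^*$, so the hypothesis can be dropped neither for $s$ nor for $r$. For $r,s\in\mathbb{N}^*$ let $w=r\cdot s+(-1)$. It contains $\mathbb{N}$ because $r\cdot s\in\mathbb{N}^*$, and it is nonprincipal because $w+1=r\cdot s$ is. Then $w+1=1+w=r\cdot s$, so the hypothesis can be dropped neither for $q$ nor for $p$.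
\end{proof}
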